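# Nearest points in $\ell^p_{(n)}$ and differentiability almost everywhere

## A plausible yes, tested on the line, finite sets and hyperplanes

Take a nonempty closed set $M$ in $\mathbb R^n$, measure distances in the $\ell^p$ norm with $1<p<\infty$, and send each $x$ to its nearest points in $M$. Is this map differentiable at almost every $x$?

The answer one would first guess is yes. The distance function to $M$ is Lipschitz, hence differentiable almost everywhere. The $\ell^p$ norm is strictly convex and continuously differentiable away from $0$. For $p=2$ a theorem of Asplund says exactly yes. A theorem of Abatzoglou gives the same conclusion in every finite-dimensional Banach space whose norm satisfies, with constants $0<c\le C$,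
$$c\|y\|^2\le \nabla^2\|x\|^2(y)^{(2)}\le C\|y\|^2\qquad\text{for every }x\ne0\text{ and every }y ,$$
where $\nabla^2\|x\|^2(y)^{(2)}$ is the second derivative of $x\mapsto \|x\|^2$ evaluated at $(y,y)$.

Let us make the question precise.

**Setting.** $X$ is a finite-dimensional real normed space, identified with $\mathbb R^n$ and carrying Lebesgue measure; $|S|$ is the measure of a set $S$ and $|\cdot|$ is also the Euclidean norm and the absolute value. Always $\emptyset\neq M\subset X$ is closed, and $d(x)=\min_{m\in M}\|x-m\|$. The *metric projection* is the possibly set-valued map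
$$P(x)=P_M(x)=\{m\in M:\ \|x-m\|=d(x)\},$$
which is nonempty because $M$ is closed and $X$ is finite-dimensional. The space $\ell^p_{(n)}$ is $\mathbb R^n$ with $\|x\|_p=(\sum_i|x_i|^p)^{1/p}$. The letter $C$ denotes constants that do not depend on the point $y\to x$.

**Definition (F-diff).** $P$ is *Fréchet differentiable at $x$*, for short *F-diff at $x$*, if $P(x)$ is a singleton and there is a linear map $L$ with
$$\sup_{z\in P(y)}\|z-P(x)-L(y-x)\|=o(\|y-x\|)\qquad(y\to x).$$
Equivalently, every selection of $P$ satisfies this estimate. $P$ is F-diff a.e. if this holds for almost every $x\in X$. F-differentiability at $x$ implies that $P$ is *pointwise Lipschitz at $x$*, that is, $\sup_{z\in P(y)}\|z-P(x)\|=O(\|y-x\|)$.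

*Example.* For $M=\{-1,1\}\subset\mathbb R$ we have $P=\{1\}$ on $(0,\infty)$, $P=\{-1\}$ on $(-\infty,0)$ and $P(0)=\{-1,1\}$. So $P$ is F-diff with $L=0$ at each $x\ne0$, and not F-diff at $0$.

**Definition (strict convexity).** A norm is *strictly convex* if $\|\frac{u+u'}2\|<1$ for any two distinct unit vectors $u,u'$. Then equality $\|u+u'\|=\|u\|+\|u'\|$ with $u,u'\ne0$ forces $u'$ to be a positive multiple of $u$, and a linear functional attains its norm at no more than one unit vector. The norms $\|\cdot\|_p$, $1<p<\infty$, are strictly convex. The norm $\max(|x_1|,|x_2|)$ is not: $(1,1)$, $(1,-1)$ and their midpoint $(1,0)$ are all unit vectors.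

Now we test the guess.

*The line.* Let $n=1$. On a bounded component $(u,u')$ of $\mathbb R\setminus M$, $P$ is constantly $u$ on the left half and $u'$ on the right half; on an unbounded component it is constant. So off $M$ it is F-diff except at countably many midpoints. The points of $M$ are handled next.

*Density points of $M$, in any dimension.* Let $x$ be a Lebesgue density point of $M$. Then $d(y)=o(\|y-x\|)$: if $d(y)\ge\eta\|y-x\|$ for some $\eta\in(0,1)$ and points $y\to x$, then the open ball of radius $\eta\|y-x\|$ about $y$ misses $M$ and fills a fixed fraction of the ball of radius $2\|y-x\|$ about $x$, against density. Since $P(x)=\{x\}$ and $\|z-y\|=d(y)$ for $z\in P(y)$, $P$ is F-diff at $x$ with $L=\mathrm{Id}$. So almost every point of $M$ is harmless.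

*Finite sets.* If $M$ is finite and $P(x)=\{m\}$, then $\|y-m\|<\|y-m'\|$ for all other $m'\in M$ when $y$ is near $x$, so $P$ is constant near $x$. For strictly convex norms, Lemma 2 below shows that $P(x)$ is a singleton for a.e. $x$. So finite sets are harmless too.

*Hyperplanes.* Let the norm be strictly convex, $\|\xi\|_*=1$, $M=\ker\xi$, and let $u$ be the unit vector with $\xi(u)=1$. For $m\in M$ we have $\|x-m\|\ge|\xi(x)|$, with equality for $m=x-\xi(x)u$, and strict convexity excludes any other minimizer. So $P(x)=x-\xi(x)u$ is linear.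

All of this supports yes. One warning sign: Abatzoglou's condition fails for $\ell^p_{(n)}$ when $p\ne2$ and $n\ge2$. At $x=e_1$ in direction $e_2$,
$$\|e_1+te_2\|_p^2=(1+|t|^p)^{2/p}=1+\tfrac2p|t|^p+O(|t|^{2p}),$$
whose second derivative at $t=0$ is $0$ if $p>2$ and $+\infty$ if $p<2$. The condition breaks at vectors with a zero coordinate.

## Convexity of $\frac C2|x|^2-d^p$, and the zero coordinates of $x-P(x)$

Here is what a sensible person would try first. For a convex function $\psi$ on an open set, Alexandrov's theorem says that for a.e. $x$ the gradient $\nabla\psi(x)$ exists and there is a linear $A$ with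
$$\sup_{\zeta\in\partial\psi(y)}|\zeta-\nabla\psi(x)-A(y-x)|=o(|y-x|).$$
For $p=2$ this settles everything: $\psi(x)=\frac12|x|^2-\frac12d(x)^2=\max_{m\in M}(x\cdot m-\frac12|m|^2)$ is convex, and $m\in P(x)$ implies $m\in\partial\psi(x)$.

Let us push this to $p>2$. Put $f(u)=\sum_i|u_i|^p$, which is $C^2$. On a ball $U$, the nearest points of all $x\in U$ lie in a compact $M_U\subset M$, and the Hessians of $f$ are bounded above by some $C$ on a ball containing $U-M_U$. So
$$\psi(x)=\tfrac C2|x|^2-d(x)^p=\max_{m\in M_U}\big[\tfrac C2|x|^2-f(x-m)\big]$$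
is a maximum of convex functions on $U$, hence convex. If $m\in P(x)$, the bracket for $m$ touches $\psi$ from below at $x$, so $Cx-\nabla f(x-m)\in\partial\psi(x)$. Alexandrov's theorem gives, for a.e. $x$ and uniformly in $z\in P(y)$,
$$\nabla f(y-z)=\nabla f(x-P(x))+A'(y-x)+o(|y-x|)$$
with a linear map $A'$. It remains to invert $\nabla f$, which acts coordinatewise by $t\mapsto p|t|^{p-2}t$. The inverse $t\mapsto \operatorname{sgn}(t)(|t|/p)^{1/(p-1)}$ is smooth off $0$. So if *all coordinates of $x-P(x)$ are nonzero*, we conclude that $P$ is F-diff at such a.e. $x$.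

This is the exact point at which the argument stops: at $0$ the inverse has infinite slope. If the $i$-th coordinate of $x-P(x)$ is zero, we get only $|(y-z)_i|^{p-1}=O(|y-x|)$. For $1<p<2$ it stops earlier: $\frac C2x_1^2-|x_1|^p$ has second derivative $C-p(p-1)|x_1|^{p-2}\to-\infty$ as $x_1\to0$, so no $C$ makes it convex.

Could such $x$ be negligible? No. In $\ell^p_{(3)}$ take the plane $H=\{u_2+u_3=0\}$. For $x=(s,c+t,c-t)$ the nearest point is $(s,t,-t)$ and
$$x-P(x)=(0,c,c),$$
so the first coordinate vanishes for *every* $x$. For $H$ itself $P$ is linear, but we are free to perturb $H$. The perturbation works, and the guess is wrong.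

## Four theorems: $\ell^p_{(n)}$ and planar norms

**Theorem A (counterexample).** Let $1<p<\infty$, $p\ne2$, $n\ge3$, and $\vartheta=\min(p/2,2/p)<1$. There are a closed set $M\subset\ell^p_{(n)}$ and a set $B$ of positive (even infinite) measure such that for every $x\in B$, $P(x)$ is a singleton and for every $\alpha>\vartheta$
$$\limsup_{y\to x}\ \inf_{z\in P(y)}\frac{\|z-P(x)\|}{\|y-x\|^\alpha}=\infty .$$
With $\alpha=1$: $P$ is not even pointwise Lipschitz at $x$, hence not F-diff at any $x\in B$.

**Theorem B (classification).** Let $1<p<\infty$. The metric projection onto *every* nonempty closed subset of $\ell^p_{(n)}$ is F-diff a.e. if and only if $p=2$ or $n\le2$.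

**Theorem C (all planar norms).** Let $X$ be a 2-dimensional normed space. The metric projection onto every nonempty closed subset of $X$ is F-diff a.e. if and only if the norm is strictly convex.

**Theorem D (sharp positive result).** Let $1<p<\infty$, $n\ge1$, $M\subset\ell^p_{(n)}$ closed and nonempty, $\vartheta=\min(p/2,2/p)$. For a.e. $x$, $P(x)$ is a singleton and $\sup_{z\in P(y)}\|z-P(x)\|=O(\|y-x\|^\vartheta)$ as $y\to x$. (By Theorem A the exponent is optimal if $p\ne2$, $n\ge3$.) Moreover $P$ is F-diff at a.e. $x\in M$ and at a.e. $x\notin M$ such that all coordinates of $x-P(x)$ are nonzero.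

So for the question whether P is always F-diff a.e. in $\ell^p_{(n)}$, the answer is no, for every $p\neq2$ and every $n\ge3$.

## One point above the plane $u_2+u_3=0$: a capture region of unequal widths

We work in $\ell^p_{(3)}$ and write points as $\Phi(s,t,c)=(s,c+t,c-t)$, so that $H=\{c=0\}$. Let us see by hand what one extra point $\Phi(0,0,h)$, $h>0$ small, does to points $x=\Phi(s,t,1)$ when $p=4$. The plane offers $x$ the value $\|x-\Phi(s,t,0)\|_4^4=2$. Since $(e+t)^4+(e-t)^4=2e^4+12e^2t^2+2t^4$, the extra point wins exactly when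
$$s^4+12(1-h)^2t^2+2t^4<2-2(1-h)^4 .$$
The right side is about $8h$. So the captured region reaches out to about $|s|=(8h)^{1/4}$ in the $s$-direction but only to about $|t|=(2h/3)^{1/2}$ in the $t$-direction. It is far longer in the first direction than in the second.

In general, sliding in the $s$-direction costs $|s|^p$, because the first coordinate of $x-P(x)$ is zero, while sliding in the $t$-direction costs an amount comparable to $t^2$. Call the direction with the larger exponent $a=\max(p,2)$ *soft* and denote its coordinate by $l$; call the direction with exponent $b=\min(p,2)$ *stiff*, with coordinate $q$. A point at height $h$ captures roughly $|l|^a+|q|^b\lesssim h$.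

Now put a row of points at height $h$ above a line $q=\text{const}$, with spacing $\rho$ in $l$, where $\rho^a$ is comparable to $h$. Then the whole line is captured, and so is a strip around it, but the strip has half-width only about $w=h^{1/b}\approx\rho^\theta$ with $\theta=a/b>1$. Repeat the rows with spacing $\sigma$ in $q$. If $w/\sigma$ is small, most $x$ are captured by nobody and project to $H$ as before. Yet within distance $\sigma$ of $x$ there is a strip, and there the nearest point is a lattice point, which may be off by about $\rho$ in the $l$-coordinate. The ratio displacement over distance is about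
$$\rho/\sigma\approx \frac w\sigma\,\rho^{1-\theta},$$
and it is huge for small $\rho$, even if $w/\sigma$ is a small prescribed number. For $p=2$ we have $\theta=1$ and there is no gain.

Three points need care. First, $l(x)$ may lie exactly under a lattice point, so that the displacement is zero; we stagger even and odd rows by half a step. Second, one height is not enough: for $M$ equal to $H$ and one layer, the inequalities that keep $x$ uncaptured persist near $x$, so $P$ is linear near $x$. We need layers at heights $h_k\to0$. Third, the layers must not disturb each other: near $x$ the layer $k$ must beat the finer layers, and the coarser ones must stay out of reach.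

## Staggered rows at infinitely many heights: proof of Theorem A

**Step 1. Reduction to $n=3$.** This step removes the extra coordinates. For $\tilde M=M\times\mathbb R^{n-3}$,
$$\|x-m\|_p^p=\|x'-m'\|_p^p+\|x''-m''\|_p^p ,$$
so $P_{\tilde M}(x',x'')=P_M(x')\times\{x''\}$. If $B$ works for $M\subset\ell^p_{(3)}$, then $B\times\mathbb R^{n-3}$ works for $\tilde M$: use the points $y=(y',x'')$, for which both $\|y-x\|$ and the displacements are those of the three-dimensional problem. From now on $n=3$.

**Step 2. The cost in adapted coordinates.** This step makes the two stiffnesses quantitative. The map $\Phi(s,t,c)=(s,c+t,c-t)$ is a linear isomorphism; $s,t,c$ serve as linear coordinates on $\mathbb R^3$. Put $G(\omega,e)=|e+\omega|^p+|e-\omega|^p$. For $x=\Phi(s,t,c)$ and $m=\Phi(s',t',h)$,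
$$\|x-m\|_p^p=|s-s'|^p+G(t-t',\,c-h).\tag{1}$$
For fixed $e>0$ the function $G(\cdot,e)$ is even and strictly convex. Hence $G(\omega,e)\ge G(0,e)=2e^p$ with equality iff $\omega=0$, and $G(\omega,e)$ is nondecreasing in $|\omega|$. For $e\in[\frac34,2]$ and $|\omega|\le\frac14$ we have $e\pm\omega\in[\frac12,\frac94]$, so
$$\partial_\omega^2G=p(p-1)\big(|e+\omega|^{p-2}+|e-\omega|^{p-2}\big)$$
lies between two positive constants. As $\partial_\omega G(0,e)=0$, Taylor's formula together with monotonicity in $|\omega|$ yields constants $0<\gamma_1\le1\le\gamma_2$, depending only on $p$, such that for $e\in[\frac34,2]$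
$$\gamma_1\omega^2\le G(\omega,e)-2e^p\le\gamma_2\omega^2\ \ (|\omega|\le\tfrac14),\qquad G(\omega,e)-2e^p\ge\tfrac{\gamma_1}{16}\ \ (|\omega|\ge\tfrac14).\tag{2}$$
By the mean value theorem, $2c^p-2(c-h)^p=2p\zeta^{p-1}h$ with $\zeta\in[\frac34,2]$ when $1\le c\le2$ and $0<h\le\frac14$. So there are $0<\beta_1\le\beta_2$, depending only on $p$, with
$$\beta_1h\le2c^p-2(c-h)^p\le\beta_2h\qquad(1\le c\le2,\ 0<h\le\tfrac14).\tag{3}$$

Let $a=\max(p,2)$, $b=\min(p,2)$, $\theta=a/b=1/\vartheta>1$. If $p>2$ put $l=s$, $q=t$; if $p<2$ put $l=t$, $q=s$. In both cases, for $u=\Phi(s,t,c)$,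
$$N(u):=|s|^p+|t|^2=|l(u)|^a+|q(u)|^b .$$

**Step 3. Parameters.** This step fixes heights, spacings and widths so that the layers do not interfere. Fix $\varepsilon\in(0,1)$. For $\rho_k>0$, $k\ge1$, set
$$h_k=\frac{2\gamma_2}{\beta_1}\rho_k^a,\qquad C_4=\frac{2\gamma_2\beta_2}{\gamma_1\beta_1},\qquad w_k=(C_4\rho_k^a)^{1/b}=C_5\rho_k^\theta,\qquad \sigma_k=\frac{12\cdot2^k}{\varepsilon}w_k ,$$
where $C_5=C_4^{1/b}$. Then $\beta_2h_k/\gamma_1=C_4\rho_k^a=w_k^b$ and $w_k<\sigma_k$. For fixed $k$ all these numbers tend to $0$ as $\rho_k\to0$. So we can choose $\rho_1,\rho_2,\dots$ recursively with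

* (i) $h_k\le\frac14$, $\ \beta_2h_k<\frac{\gamma_1}{16}$, $\ w_k\le\frac14$, $\ \rho_k\le\frac12$, $\ \sigma_k\le e^{-k^2}$;
* (ii) $\sigma_k<w_i$ for all $i<k$;
* (iii) $2\beta_2h_k<\beta_1h_i$ for all $i<k$.

Solving for $\rho_k$ gives $\rho_k=\big(\varepsilon\sigma_k/(12C_52^k)\big)^{\vartheta}$. Hence for every $\alpha>\vartheta$
$$\frac{\rho_k}{\sigma_k^\alpha}=\Big(\frac{\varepsilon}{12C_5}\Big)^{\vartheta}2^{-k\vartheta}\sigma_k^{\vartheta-\alpha}\longrightarrow\infty,\tag{4}$$
because $\sigma_k^{\vartheta-\alpha}\ge e^{(\alpha-\vartheta)k^2}$ beats $2^{-k\vartheta}$.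

**Step 4. The closed set.** Let $H=\{\Phi(s,t,0):s,t\in\mathbb R\}$, let
$$\Lambda_k=\big\{\Phi(s,t,h_k):\ q=j\sigma_k,\ l\in\rho_k(\mathbb Z+\tfrac j2)\ \text{for some }j\in\mathbb Z\big\},$$
where $q,l$ are the corresponding coordinates of the point, and put $M=H\cup\bigcup_k\Lambda_k$. Rows with even $j$ use $\rho_k\mathbb Z$, rows with odd $j$ use $\rho_k(\mathbb Z+\frac12)$. Each $\Lambda_k$ is closed and discrete. Since $w_k<\sigma_k\to0$, also $h_k\to0$; so a limit of points from infinitely many different $\Lambda_k$ has $c=0$, that is, lies in $H$. Hence $M$ is closed.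

**Step 5. The set $B$.** We want many $x$ that stay away from every strip. Let
$$A=\{\tau\in\mathbb R:\ |\tau-j\sigma_k|>2w_k\ \text{ for all }j\in\mathbb Z,\ k\ge1\}.$$
For each $k$, the intervals $[j\sigma_k-2w_k,j\sigma_k+2w_k]$ that meet a given unit interval number at most $(1+4w_k)/\sigma_k+1\le3/\sigma_k$, by $w_k\le\frac14$ and $\sigma_k\le1$. Each has length $4w_k$. So $A$ omits from each unit interval a set of measure at most $\sum_k12w_k/\sigma_k=\sum_k\varepsilon2^{-k}=\varepsilon<1$. Therefore the Borel set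
$$B=\{x:\ q(x)\in A,\ c(x)\in(1,2),\ l(x)\in\mathbb R\}$$
has infinite measure.

**Step 6. Which points can win.** This step compares everything with the best offer of $H$. For $x=\Phi(s,t,c)$ with $c\in(1,2)$ and $m\in M$ let
$$J(m;x)=\|x-m\|_p^p-2c^p .$$
The nearest points of $x$ are the minimizers of $J(\cdot;x)$ on $M$.

* (a) On $H$: by (1), $J\ge0$, with equality iff $m=\Phi(s,t,0)$.
* (b) For $m=\Phi(s',t',h_k)\in\Lambda_k$: $J=D-b_k$, where
$$D=|s-s'|^p+G(t-t',c-h_k)-2(c-h_k)^p\ge0,\qquad b_k=2c^p-2(c-h_k)^p\in[\beta_1h_k,\beta_2h_k].$$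
In particular $J\ge-\beta_2h_k$.
* (c) If $m\in\Lambda_k$ and $J(m;x)\le0$, then $|q(x)-q(m)|\le w_k$.

To see (c), note that $D\le b_k\le\beta_2h_k<\gamma_1/16$ by (i), and $c-h_k\in[\frac34,2]$. By the second part of (2), $|t-t'|<\frac14$, and then the first part and $\gamma_1\le1$ give $\gamma_1N(x-m)=\gamma_1|s-s'|^p+\gamma_1|t-t'|^2\le D\le\beta_2h_k$. Hence $|q(x)-q(m)|^b\le N(x-m)\le\beta_2h_k/\gamma_1=w_k^b$.

**Step 7. The projection on $B$.** Let $x=\Phi(s,t,c)\in B$. Since $q(x)\in A$, $|q(x)-q(m)|>2w_k$ for every $m\in\Lambda_k$, so (c) shows $J>0$ on every $\Lambda_k$. By (a), $P(x)=\{\Phi(s,t,0)\}$. In particular $P(x)$ is a singleton and $l(P(x))=l(x)$.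

**Step 8. Nearby points with far projections.** Fix $x\in B$ and $k$. The distances from $l(x)$ to $\rho_k\mathbb Z$ and to $\rho_k(\mathbb Z+\frac12)$ add up to $\rho_k/2$, so one of them is at least $\rho_k/4$. Choose the parity of $j$ so that
$$\operatorname{dist}\big(l(x),\rho_k(\mathbb Z+\tfrac j2)\big)\ge\rho_k/4 ,$$
and then $j$ of that parity with $|q(x)-j\sigma_k|\le\sigma_k$; this is possible since multiples of $\sigma_k$ of one parity are $2\sigma_k$ apart. Let $y$ have $l(y)=l(x)$, $c(y)=c(x)$, $q(y)=j\sigma_k$. Then $y\ne x$ because $q(x)\in A$. Changing $t$ alone by $\tau$ moves a point by $(0,\tau,-\tau)$, of norm $2^{1/p}|\tau|$, and changing $s$ alone by $\tau$ moves it by $|\tau|$; so $\|y-x\|_p\le2^{1/p}\sigma_k\le2\sigma_k$.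

Now we compare the costs at $y$.

* *Level $k$.* Choose $m\in\Lambda_k$ with $q(m)=j\sigma_k$ and $|l(m)-l(y)|\le\rho_k/2\le\frac14$. Here $y$ and $m$ differ only in $l$ and in height. If $p>2$, then $D=|l(m)-l(y)|^p$; if $p<2$, then $D\le\gamma_2|l(m)-l(y)|^2$ by (2). In both cases
$$D\le\gamma_2|l(m)-l(y)|^a\le\gamma_2\rho_k^a=\tfrac12\beta_1h_k\le\tfrac12b_k .$$
So $\min_MJ(\cdot;y)\le-\frac12b_k\le-\frac12\beta_1h_k<0$.
* *The plane $H$.* Here $J\ge0$.
* *Levels $i>k$.* By (b) and (iii), $J\ge-\beta_2h_i>-\frac12\beta_1h_k$.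
* *Levels $i<k$.* For all $j'$, $|q(y)-j'\sigma_i|\ge|q(x)-j'\sigma_i|-\sigma_k>2w_i-\sigma_k>w_i$ by (ii). So $J>0$ by (c).

Hence every $z\in P(y)$ lies in $\Lambda_k$ and has $J(z;y)<0$. By (c), $|q(z)-q(y)|\le w_k<\sigma_k$. Both numbers are multiples of $\sigma_k$, so $q(z)=j\sigma_k$, hence $l(z)\in\rho_k(\mathbb Z+\frac j2)$ and $|l(z)-l(x)|\ge\rho_k/4$. The functional $l(u)$ is $u_1$ or $(u_2-u_3)/2$, so $|l(u)|\le\|u\|_p$. With $l(P(x))=l(x)$ we obtain
$$\|z-P(x)\|_p\ge\rho_k/4\ \text{ for all }z\in P(y),\qquad 0<\|y-x\|_p\le2\sigma_k .$$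
So for $\alpha>\vartheta$ the quotient in the theorem is at least $\rho_k/(4\cdot2^\alpha\sigma_k^\alpha)$ at $y$, and this tends to $\infty$ by (4) as $k\to\infty$, while $y\to x$. Since F-differentiability at $x$ would give $\|z-P(x)\|=O(\|y-x\|)$, the case $\alpha=1$ excludes it. This proves Theorem A. $\blacksquare$

## Segments to nearest points do not cross

For the positive results we need four lemmas. Throughout this section $\|\cdot\|$ is a strictly convex norm on $\mathbb R^n$, and $(u,u')$ is the open segment between $u$ and $u'$, empty if $u=u'$. The first lemma is the source of all rigidity: segments from points to their nearest points can meet only if they end at the same point of $M$.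

**Lemma 1.** If $m\in P(z)$ and $w\in(m,z)$, then $P(w)=\{m\}$. Consequently, if $m\in P(z)$, $m'\in P(z')$ and $(m,z)\cap(m',z')\ne\emptyset$, then $m=m'$.

*Proof.* We have $d(w)\ge d(z)-\|z-w\|=\|z-m\|-\|z-w\|=\|w-m\|>0$, so $m\in P(w)$. If $m'\in P(w)$, then
$$\|z-m'\|\le\|z-w\|+\|w-m'\|=\|z-w\|+\|w-m\|=\|z-m\|=d(z)\le\|z-m'\| ,$$
so equality holds throughout. By strict convexity $w-m'$ is a positive multiple of $z-w$, hence of $w-m$. As $\|w-m'\|=\|w-m\|$, we get $m'=m$. For the consequence take $w$ in both segments: $\{m\}=P(w)=\{m'\}$. $\square$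

The second lemma says that single-valuedness is generic and that $P$ is continuous where it is single-valued.

**Lemma 2.** $P(x)$ is a singleton for a.e. $x$. If $P(x)=\{m\}$, $y_j\to x$ and $z_j\in P(y_j)$, then $z_j\to m$.

*Proof.* On $M$, $P(x)=\{x\}$. The function $d$ is Lipschitz, hence differentiable a.e. by Rademacher's theorem. Let $d$ be differentiable at $x\notin M$ with derivative $\xi$, and let $m\in P(x)$. Since $d(y)\le\|y-m\|$ with equality at $y=x$,
$$\xi(h)\le\lim_{t\downarrow0}\frac{\|x-m+th\|-\|x-m\|}t\qquad\text{for all }h .$$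
The right side is at most $\|h\|$, so $\|\xi\|_*\le1$. For $h=-(x-m)$ it equals $-\|x-m\|$, so $\xi(x-m)\ge\|x-m\|$. Hence $\|\xi\|_*=1$ and $\xi(x-m)=\|x-m\|=d(x)$. By strict convexity $\xi$ attains its norm at only one unit vector, so $(x-m)/d(x)$ is determined by $\xi$, and $m$ is unique. For the last claim, $(z_j)$ is bounded, and a cluster point $z$ lies in $M$ with $\|x-z\|=\lim d(y_j)=d(x)$ along a subsequence, so $z\in P(x)=\{m\}$. $\square$

**Definition (extendable points).** For $\varepsilon>0$ let $R_\varepsilon$ be the set of $x$ with $d(x)>\varepsilon$ for which some $m\in P(x)$ satisfies $m\in P\big(x+\varepsilon\frac{x-m}{d(x)}\big)$. In words: the segment from $m$ to $x$ can be prolonged beyond $x$ by $\varepsilon$, and $m$ is still nearest to its far end.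

*Example.* For $M=\{-1,1\}\subset\mathbb R$ and $0<\varepsilon<\frac12$, the positive points of $R_\varepsilon$ are those with $\varepsilon\le x<1-\varepsilon$ or $x>1+\varepsilon$: between $0$ and $1$ the far end $x-\varepsilon$ must still have $1$ as a nearest point.

Three remarks. If $x\in R_\varepsilon$, then $P(x)=\{m\}$ by Lemma 1. The set $R_\varepsilon$ is relatively closed in the open set $\{d>\varepsilon\}$, hence Borel: if $x_j\to x$ there with points $m_j$ as in the definition, a subsequence of $(m_j)$ converges to some $m$, and the two conditions pass to the limit. Finally, if $x\notin M$, $m\in P(x)$ and $m\in P(x+t(x-m))$ for some $t>0$, then $x\in R_\varepsilon$ for all small $\varepsilon$, because by Lemma 1 $m$ is nearest to all points of $(m,x+t(x-m))$.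

The third lemma says that almost every segment can be prolonged. The idea: pull a set of non-extendable points toward $M$ by different factors. The images are disjoint, but none of them loses much measure.

**Lemma 3.** Almost every $x\notin M$ lies in $\bigcup_jR_{1/j}$.

*Proof.* Let $E$ be the set of $x\notin M$ with $P(x)$ a singleton and $x\notin\bigcup_jR_{1/j}$. By Lemma 2, $E$ is measurable and it suffices to show $|E|=0$. If not, take a compact $S\subset E$ with $|S|>0$. By Lemma 2, $P$ is continuous on $S$. For $\lambda\in[\frac12,1)$ let $T_\lambda(x)=P(x)+\lambda(x-P(x))$. The sets $T_\lambda(S)$ are compact and lie in a common bounded set.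

*The images are disjoint.* Suppose $T_\lambda(x)=T_{\lambda'}(x')$ with $x,x'\in S$ and $\lambda<\lambda'$. This common point lies in $(P(x),x)\cap(P(x'),x')$, so by Lemma 1 $P(x)=P(x')=:m$, and $x-m=\frac{\lambda'}\lambda(x'-m)$. Thus $x=x'+t(x'-m)$ with $t=\frac{\lambda'}\lambda-1>0$, and $m\in P(x)$. By the third remark $x'\in R_\varepsilon$ for small $\varepsilon$, which contradicts $x'\in E$.

*The images are large: $|T_\lambda(S)|\ge\lambda^n|S|$.* We approximate $M$ by finite sets, for which the map is a dilation on each piece. Let $M_0=P(S)$, which is compact, and let $F_j\subset M_0$ be finite and $\frac1j$-dense in $M_0$. Let $p_j(x)$ be the point of $F_j$ nearest to $x$ with smallest index in a fixed enumeration of $F_j$. Then $\eta_j:=\sup_{S}\|p_j-P\|\to0$. Otherwise, along a subsequence, there are $x_j\in S$ with $x_j\to x\in S$, $p_j(x_j)\to m'\in M_0$ and $\|p_j(x_j)-P(x_j)\|$ bounded below. But $\|x_j-p_j(x_j)\|\le d(x_j)+\frac1j$, since some point of $F_j$ is within $\frac1j$ of $P(x_j)$. In the limit $\|x-m'\|\le d(x)$,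 so $m'\in P(x)$, and $m'=P(x)=\lim P(x_j)$, a contradiction.

For $f\in F_j$ the Borel sets $S_f=\{x\in S:p_j(x)=f\}$ partition $S$. The sets $f+\lambda(S_f-f)$ have measure $\lambda^n|S_f|$. They are pairwise disjoint by Lemma 1 applied to the closed set $F_j$: since $S\cap M=\emptyset$, the point $f+\lambda(x-f)$ lies in $(f,x)$, and $f$ is a point of $F_j$ nearest to $x$. So their union has measure $\lambda^n|S|$. For $x\in S_f$ we have $f+\lambda(x-f)-T_\lambda(x)=(1-\lambda)(f-P(x))$, so the union lies in the closed $(1-\lambda)\eta_j$-neighborhood of the compact set $T_\lambda(S)$. As $j\to\infty$ the measure of these neighborhoods tends to $|T_\lambda(S)|$, and the claim follows.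

So infinitely many disjoint subsets of a bounded set have measure at least $2^{-n}|S|>0$, a contradiction. $\square$

The fourth lemma turns a Lipschitz bound at points into differentiability. Recall Stepanov's theorem (Federer, *Geometric Measure Theory*, 3.1.9): a map $\pi:\mathbb R^n\to\mathbb R^n$ is differentiable at almost every point $x$ where $\limsup_{y\to x}|\pi(y)-\pi(x)|/|y-x|<\infty$. We apply it to selections of $P$. These are measurable: by Lemma 2 a selection $\pi$ is continuous at a.e. point, so for open $U$ the set $\pi^{-1}(U)$ is an open set together with a null set.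

**Lemma 4.** If for a.e. $x$ (respectively a.e. $x$ in a set $Q$) $P(x)$ is a singleton and $\sup_{z\in P(y)}\|z-P(x)\|=O(\|y-x\|)$, then $P$ is F-diff a.e. (respectively a.e. on $Q$).

*Proof.* Let $\pi$ be any selection of $P$. By Stepanov's theorem $\pi$ is differentiable at a.e. such $x$; let $L$ be the derivative. We must pass from one selection to all points of $P(y)$, uniformly. Let $y\to x$, $y\ne x$, $z\in P(y)$. If $y\in M$, then $z=y=\pi(y)$ and there is nothing to do. If $y\notin M$, pick $y'\in(z,y)$ with $\|y'-y\|\le\|y-x\|^2$. By Lemma 1, $P(y')=\{z\}$, so $\pi(y')=z$. Hence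
$$z-P(x)-L(y-x)=\big[\pi(y')-\pi(x)-L(y'-x)\big]+L(y'-y)=o(\|y-x\|),$$
uniformly in $z\in P(y)$, because $\|y'-x\|\le\|y-x\|+\|y-x\|^2$. $\square$

**Remark.** If $x\in M$ and $z\in P(y)$, then $\|z-x\|\le\|z-y\|+\|y-x\|\le2\|y-x\|$. So the estimate in Lemma 4 holds at every point of $M$.

## The exponent $\min(p/2,2/p)$: proof of Theorem D

By Lemma 2, $P(x)$ is a singleton for a.e. $x$. The Remark covers $x\in M$, since $\vartheta\le1$. By Lemma 3 it suffices to treat $x\in R_\varepsilon$. The plan is to use two inequalities for one competitor $m'$: it beats $m$ at $y$, and it does not beat $m$ at the far end of the prolonged segment. Scaled correctly, their first-order terms cancel.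

**Step 1. The two inequalities.** Let $P(x)=\{m\}$, $v=x-m\ne0$, $\lambda=1+\varepsilon/d(x)>1$, $I=\{i:v_i\ne0\}$, $Z=\{i:v_i=0\}$, $g(t)=|t|^p$ and $f(u)=\sum_ig(u_i)$. Let $y\to x$, $m'\in P(y)$, $\delta=y-x$, $w=m-m'$; then $w\to0$ by Lemma 2. We have $y-m'=v+\delta+w$ and $y-m=v+\delta$. The far end is $x+\varepsilon\frac{x-m}{d(x)}=m+\lambda v$, and its differences to $m'$ and $m$ are $\lambda v+w$ and $\lambda v$. So
$$f(v+\delta+w)\le f(v+\delta),\qquad f(\lambda v+w)\ge f(\lambda v).$$

**Step 2. Taylor expansion and cancellation.** This step isolates a positive quadratic term. For $i\in I$, $g$ is $C^3$ near $v_i$ and near $\lambda v_i$; put $c_i=g''(v_i)>0$. Then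
$$g(v_i+\delta_i+w_i)-g(v_i+\delta_i)=g'(v_i+\delta_i)w_i+\tfrac12g''(v_i+\delta_i)w_i^2+O(|w_i|^3),$$
and replacing $v_i+\delta_i$ by $v_i$ costs $O(|\delta_i||w_i|)$ for $|w_i|\le1$. So the first inequality gives
$$\sum_I\big[g'(v_i)w_i+\tfrac12c_iw_i^2\big]+\sum_Z\big(|\delta_i+w_i|^p-|\delta_i|^p\big)\le C\sum_I\big(|\delta_i||w_i|+|w_i|^3\big).$$
Now $g'(\lambda t)=\lambda^{p-1}g'(t)$ and $g''(\lambda t)=\lambda^{p-2}g''(t)$. Expanding the second inequality and multiplying by $\lambda^{1-p}$,
$$\sum_I\big[g'(v_i)w_i+\tfrac12\lambda^{-1}c_iw_i^2\big]+\lambda^{1-p}\sum_Z|w_i|^p\ge-C\sum_I|w_i|^3 .$$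
Subtract. The terms $g'(v_i)w_i$ cancel, and
$$\tfrac12(1-\lambda^{-1})\sum_Ic_iw_i^2+\sum_Z\big(|\delta_i+w_i|^p-|\delta_i|^p-\lambda^{1-p}|w_i|^p\big)\le C\sum_I\big(|\delta_i||w_i|+|w_i|^3\big).$$

**Step 3. Absorption.** For each $\kappa\in(0,1)$ there is $C_\kappa$ with
$$|\tau+t|^p\ge(1-\kappa)|t|^p-C_\kappa|\tau|^p\qquad(\tau,t\in\mathbb R).$$
Indeed, for $\mu\in(0,1)$ convexity of $r\mapsto r^p$ on $[0,\infty)$ gives
$$|t|^p\le\Big((1-\mu)\frac{|\tau+t|}{1-\mu}+\mu\frac{|\tau|}\mu\Big)^p\le(1-\mu)^{1-p}|\tau+t|^p+\mu^{1-p}|\tau|^p ;$$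
choose $\mu$ with $(1-\mu)^{p-1}=1-\kappa$. Take $1-\kappa=\frac12(1+\lambda^{1-p})$. Then, for $i\in Z$,
$$|\delta_i+w_i|^p-|\delta_i|^p-\lambda^{1-p}|w_i|^p\ge\tfrac12(1-\lambda^{1-p})|w_i|^p-(C_\kappa+1)|\delta_i|^p ,$$
with a positive coefficient of $|w_i|^p$. On the right side of the inequality of Step 2 use $|\delta_i||w_i|\le\kappa'w_i^2+C_{\kappa'}\delta_i^2$ with $\kappa'$ small, and absorb $|w_i|^3\le|w|\,w_i^2$ since $w\to0$. For $y$ near $x$ this yields
$$\sum_Iw_i^2+\sum_Z|w_i|^p\le C\Big(\sum_I\delta_i^2+\sum_Z|\delta_i|^p\Big).\tag{5}$$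

**Step 4. Reading off the exponents.** For $|\delta|\le1$ the right side of (5) is at most $C|\delta|^{\min(2,p)}$. So $|w_i|\le C|\delta|^{\min(1,p/2)}$ for $i\in I$ and $|w_i|\le C|\delta|^{\min(2/p,1)}$ for $i\in Z$, that is, $|w|\le C|\delta|^\vartheta$. Since $C$ does not depend on $m'\in P(y)$, this is the first assertion. (Here $|\delta|$ and $\|y-x\|$ are comparable.) If $Z=\emptyset$, (5) gives $|w|\le C|\delta|$. Lemma 4 with $Q=M\cup\{x\notin M:P(x)\text{ a singleton, }Z=\emptyset\}$, together with Lemma 3 and the Remark, gives the last assertion. $\blacksquare$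

The loss in (5) comes only from mixing the two kinds of coordinates. For $p>2$ it is $|w_Z|^p$ against $|\delta_I|^2$, for $p<2$ it is $|w_I|^2$ against $|\delta_Z|^p$: a displacement in the soft direction caused by a move in the stiff one, just as in the construction of Theorem A. For $p=2$ we have $\vartheta=1$, and Theorem D with Lemma 4 reproves Asplund's theorem.

## Ordered segments in a strictly convex plane: proof of Theorem C

**Necessity of strict convexity (valid in every dimension).** If the norm is not strictly convex, there are unit vectors $u\ne u'$ with $\|\frac{u+u'}2\|=1$. Let $\|\xi\|_*=1$ and $\xi(\frac{u+u'}2)=1$; since $\xi(u),\xi(u')\le1$, both equal $1$. For $M=\ker\xi$ we have $d(x)=|\xi(x)|$, and both $x-\xi(x)u$ and $x-\xi(x)u'$ belong to $P(x)$. So $P$ is multivalued everywhere off the null set $M$, hence not F-diff there.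

**Sufficiency: reduction and normalization.** Let the norm on $\mathbb R^2$ be strictly convex with $K^{-1}|\cdot|\le\|\cdot\|\le K|\cdot|$. By Lemma 3, a.e. $x\notin M$ lies in some $R_{1/j}$, and by Lebesgue's density theorem a.e. point of $R_{1/j}$ is a density point of it. By Lemma 4 and the Remark it therefore suffices to show
$$\sup_{z\in P(y)}\|z-P(x)\|=O(\|y-x\|)\qquad\text{if }x\in R_\varepsilon\text{ is a density point of }R_\varepsilon .$$
The reason this can hold in the plane: a non-crossing segment is trapped between its neighbors to the left and to the right, and density provides neighbors at the right distance.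

A Euclidean isometry turns the norm into another strictly convex norm with the same $K$. So we may assume $x=0$ and $P(0)=\{m\}$ with $m=(0,-D)$, $D>0$. Put $\tau=\varepsilon/(4K)$. As $\|m\|=d(0)>\varepsilon$, $D\ge\varepsilon/K=4\tau$. By Lemma 2 there is $r_0>0$ such that for $|y|<r_0$ and $z\in P(y)$ the vector $y-z$ is so close to $(0,D)$ that
$$(y-z)_2>D/2\ge2\tau,\qquad|(y-z)_1|\le(y-z)_2 .$$
Define the slope $\mu(y,z)=(y-z)_1/(y-z)_2\in[-1,1]$. Write points as $(X,\eta)$ and call $\eta$ the height.

* For $|y|<r_0$ and $z\in P(y)$ the open segment $(z,y)$ contains the graph of $X_y(\eta)=y_1+\mu(y,z)(\eta-y_2)$ over the heights $\eta\in[y_2-\tau,y_2)$.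
* For $\bar s\in R_\varepsilon$ with $|\bar s|<r_0$ write $\mu(\bar s)=\mu(\bar s,P(\bar s))$ and $\bar s^*=\bar s+\varepsilon\frac{\bar s-P(\bar s)}{d(\bar s)}$. Then $P(\bar s)\in P(\bar s^*)$. The vector $\bar s^*-\bar s$ has norm $\varepsilon$, so Euclidean length at least $\varepsilon/K=4\tau$, and its second component is at least the modulus of its first; so its second component is at least $4\tau/\sqrt2>\tau$. Hence $(P(\bar s),\bar s^*)$ contains the graph of $X_{\bar s}(\eta)=\bar s_1+\mu(\bar s)(\eta-\bar s_2)$ over $\eta\in[\bar s_2-\tau,\bar s_2+\tau]$.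

By Lemma 1, if $z\in P(y)$ and $z\ne P(\bar s)$, then $X_y$ and $X_{\bar s}$ do not agree at any common height of these two ranges; similarly for two points of $R_\varepsilon$ with different projections. If instead $z=P(\bar s)$, the slopes can be compared directly. With $\Delta=y-z$ and $\Gamma=\bar s-z$,
$$\frac{\Delta_1}{\Delta_2}-\frac{\Gamma_1}{\Gamma_2}=\frac{\Delta_1-\Gamma_1}{\Delta_2}+\frac{\Gamma_1}{\Gamma_2}\cdot\frac{\Gamma_2-\Delta_2}{\Delta_2},$$
and $|\Gamma_1|\le\Gamma_2$, $\Delta_2>D/2$, so
$$|\mu(y,z)-\mu(\bar s)|\le\frac{|(y-\bar s)_1|+|(y-\bar s)_2|}{(y-z)_2}\le\frac{4|y-\bar s|}D\le\frac{|y-\bar s|}\tau .\tag{6}$$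

**Step 1. Slopes at extendable points.** We show: for $\bar s\in R_\varepsilon$ with $|\bar s|<\min(r_0,\tau/2)$ we have $|\mu(\bar s)|\le4|\bar s|/\tau$. Note that $0\in R_\varepsilon$, $\mu(0)=0$ and $X_0\equiv0$ on $[-\tau,\tau]$. If $P(\bar s)=m$, apply (6) to the pair $\bar s$ and $0$. Otherwise $X_{\bar s}$ and $X_0$ disagree at all common heights, which include $[-\tau/2,\tau/2]$. So the affine function $X_{\bar s}$ with slope $\mu(\bar s)$ has no zero on $[-\tau/2,\tau/2]$, which forces
$$|\mu(\bar s)|\,\tau/2\le|X_{\bar s}(0)|=|\bar s_1-\mu(\bar s)\bar s_2|\le2|\bar s| .$$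

**Step 2. Slopes at arbitrary nearby points.** Here the segment of $y$ is trapped between two extendable ones. Let $r=|y|>0$ be small, $z\in P(y)$, $\mu=\mu(y,z)$. The balls of radius $r/2$ about $(y_1\pm2r,y_2)$ lie in the ball of radius $4r$ about $0$ and fill a fixed fraction $\frac1{64}$ of it. Since $0$ is a density point of $R_\varepsilon$, for small $r$ they contain points $s^\pm\in R_\varepsilon$. So
$$\tfrac32r\le\pm(s_1^\pm-y_1)\le\tfrac52r,\qquad|s_2^\pm-y_2|\le\tfrac r2,\qquad|s^\pm-y|\le\tfrac52r .$$
Assume also $r<\tau/8$ and $4r<r_0$; then $|s^\pm|<4r<\min(r_0,\tau/2)$, and $|\mu(s^\pm)|\le16r/\tau$ by Step 1.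

If $z=P(s^+)$ or $z=P(s^-)$, (6) gives $|\mu|\le16r/\tau+\frac52r/\tau\le19r/\tau$.

Otherwise consider $k(\eta)=X_{s^+}(\eta)-X_y(\eta)$. It is affine without zero on $[y_2-\frac\tau2,y_2)$; these are common heights because $|s_2^+-y_2|\le\frac r2<\frac\tau{16}$. At the end point,
$$k(y_2)=s_1^+-y_1+\mu(s^+)(y_2-s_2^+)\in\big[\tfrac32r-\tfrac{8r^2}\tau,\ \tfrac52r+\tfrac{8r^2}\tau\big]\subset(0,\tfrac72r],$$
since $8r^2/\tau<r$. By continuity $k>0$ on the whole interval. In particular
$$0<k(y_2-\tfrac\tau2)=k(y_2)-(\mu(s^+)-\mu)\tfrac\tau2\le\tfrac72r+8r+\mu\tfrac\tau2 ,$$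
whence $\mu\ge-24r/\tau$. In the same way $X_y-X_{s^-}$ has a value in $(0,\frac72r]$ at $y_2$ and no zero on $[y_2-\frac\tau2,y_2)$, so $0<\frac72r+8r-\mu\frac\tau2$ and $\mu\le24r/\tau$. In all cases
$$|\mu(y,z)|\le24|y|/\tau .$$

**Step 3. From slopes to nearest points.** With $\nu=(\mu(y,z),1)$ we have $z=y-d(y)\nu/\|\nu\|$, while $m=-d(0)e_2/\|e_2\|$. So
$$z-m=y-\big(d(y)-d(0)\big)\frac\nu{\|\nu\|}-d(0)\Big(\frac\nu{\|\nu\|}-\frac{e_2}{\|e_2\|}\Big).$$
Here $|d(y)-d(0)|\le\|y\|$, $|\nu-e_2|=|\mu(y,z)|\le24|y|/\tau$, and $\nu\mapsto\nu/\|\nu\|$ is Lipschitz on $\{(\mu,1):|\mu|\le1\}$, because $\|\nu\|\ge1/K$ there. Hence $|z-m|\le C|y|$ with $C$ independent of $z\in P(y)$. This proves Theorem C. $\blacksquare$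

## The classification of the pairs $(p,n)$: proof of Theorem B

If $p=2$, use Asplund's theorem, or Theorem D with Lemma 4. If $n=1$, the norm is $|\cdot|$ for every $p$, which is the case $p=2$. If $n=2$, use Theorem C, since $\ell^p_{(2)}$ is strictly convex for $1<p<\infty$. If $p\ne2$ and $n\ge3$, Theorem A gives a closed set whose metric projection fails to be F-diff on a set of positive measure. $\blacksquare$
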